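\newtheorem{theorem}{Theorem}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}

\title{Coefficients of functions subordinate to a univalent function with a pole:
the generalized Goodman conjecture}

\begin{abstract}
Let $f(z)=z+a_2z^2+\cdots$ be injective and meromorphic in the unit disk with its pole at $p\in(0,1)$, and let $\omega$ be holomorphic in the disk with $|\omega|\le 1$. We prove the generalized Goodman conjecture: for $n\ge2$ the $n$-th Taylor coefficient of $f(z\omega(z))$ at $0$ has modulus at most $p^{-(n-1)}\sum_{k=0}^{n-1}p^{2k}$. The bound holds more generally for $\theta(z)f(z\omega(z))$ with any holomorphic $\theta$, $|\theta|\le1$. We determine all cases of equality for $n\ge2$, and the exact range of the coefficients of $f(z\omega(z))$. The method is a weighted form of Robertson's inequality for square roots, with weights dictated by the extremal function.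
\end{abstract}

\section{The question and the results}

Let $\Delta=\{z\in\mathbb C:|z|<1\}$. For $p\in(0,1)$ let $\mathcal U_p$ be the set of all injective meromorphic functions $f$ in $\Delta$ with $f(0)=0$, $f'(0)=1$ and pole at $p$. (An injective function has at most one pole, and it is simple.) Put
\begin{equation}\label{eq:fp}
f_p(z)=\frac{z}{(1-z/p)(1-pz)}=\sum_{n\ge1}B_n(p)z^n\quad(|z|<p),\qquad
B_n(p)=\frac1{p^{n-1}}\sum_{k=0}^{n-1}p^{2k};
\end{equation}
the formula for $B_n(p)$ comes from multiplying the two geometric series. Since $1/f_p(z)=z+1/z-(p+1/p)$ and $z+1/z$ is injective in $\Delta$, we have $f_p\in\mathcal U_p$. Jenkins' theorem, formerly the Goodman conjecture, says that $f_p$ has the largest coefficients in $\mathcal U_p$: for $n\ge2$ the $n$-th coefficient of every $f\in\mathcal U_p$ has modulus at most $B_n(p)$.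

Now let $\omega:\Delta\to\overline\Delta$ be holomorphic and consider, near the origin,
\[
g(z)=f(z\omega(z))=\sum_{n\ge1}a_n(g)z^n .
\]
The map $\varphi(z)=z\omega(z)$ satisfies $|\varphi(z)|\le|z|$, and by Schwarz's lemma these are all the holomorphic maps $\Delta\to\Delta$ fixing $0$. So $g$ is a function \emph{subordinate} to $f$: its value at $z$ is a value of $f$ at a point no farther from the origin than $z$. One may expect that it cannot have larger coefficients than the extremal $f_p$. The \emph{generalized Goodman conjecture} asserts exactly this: $|a_n(g)|\le B_n(p)$ for all $n\ge2$, $f\in\mathcal U_p$ and $\omega$.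

The first cases agree. Write $\omega=\sum\omega_jz^j$ and $f=z+\sum_{n\ge2}a_nz^n$. Then $a_1(g)=\omega_0$ and $a_2(g)=\omega_1+a_2\omega_0^2$. We have $|\omega_1|\le1-|\omega_0|^2$ by the Schwarz--Pick lemma and $|a_2|\le B_2(p)$ by Jenkins' theorem. Since $B_2(p)=p+1/p>1$, we get $|a_2(g)|\le(1-|\omega_0|^2)+B_2(p)|\omega_0|^2\le B_2(p)$. But already $a_3(g)=\omega_2+2a_2\omega_0\omega_1+a_3\omega_0^3$ mixes all earlier coefficients of $f$ with those of $\omega$, so we need a method that treats them together. Note also that $g$ may have many poles in $\Delta$, at the points where $z\omega(z)=p$; only its germ at $0$ matters.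

\begin{theorem}\label{thm:main}
Let $p\in(0,1)$ and $f\in\mathcal U_p$. Let $\omega,\theta:\Delta\to\overline\Delta$ be holomorphic, and let
\[
G(z)=\theta(z)f(z\omega(z))=\sum_{n\ge1}a_n(G)z^n\quad\text{near }0 .
\]
Then $|a_n(G)|\le B_n(p)$ for all $n\ge1$.
\end{theorem}

The case $\theta\equiv1$ proves the generalized Goodman conjecture; $\theta\equiv\omega\equiv1$ gives back Jenkins' theorem, which the proof does not use.

\begin{theorem}\label{thm:sharp}
Let $p\in(0,1)$.
\begin{enumerate}
\item[(a)] In Theorem~\ref{thm:main}, for $n\ge2$, equality $|a_n(G)|=B_n(p)$ holds if and only if $f=f_p$ and $\omega,\theta$ are unimodular constants.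
\item[(b)] For each $n\ge1$ the set of values $a_n(f(z\omega(z)))$, over all $f\in\mathcal U_p$ and all holomorphic $\omega:\Delta\to\overline\Delta$, is exactly the closed disk $\{|w|\le B_n(p)\}$.
\item[(c)] The bound $|a_n(G)|\le B_n(p)$, $n\ge1$, also holds if $f$ is injective and meromorphic in $\Delta$ with $f(0)=0$, $f'(0)=1$, and is either holomorphic or has its pole at some complex $\beta$ with $p\le|\beta|<1$.
\end{enumerate}
\end{theorem}

Injectivity of $f$ is essential: $z/(1-z/p)+Mz^2$ is normalized, with its only pole at $p$, but its second coefficient $1/p+M$ is as large as we please.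

\medskip
\noindent\textbf{Idea of the proof.} Writing $f=zh^2$ turns $a_n(G)$ into a bilinear expression in the coefficients of $\theta(z)\omega(z)h(z\omega(z))$ and $h(z\omega(z))$. Subordination controls the partial sums of the squared moduli of these coefficients, so decreasing weights can be inserted in the Cauchy--Schwarz inequality. We choose the weights that make it an equality for $f_p$. What remains is a weighted square-sum estimate for the coefficients of $h$. We obtain it by mapping a slit disk onto $\Delta$, which removes the pole, and applying Robertson's inequality there. The passage back works because the slit map has positive coefficients.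

\medskip
\noindent\textbf{Conventions.} $[z^n]$ denotes the $n$-th Taylor coefficient at $0$. Identities between series are identities of germs at $0$, and the square root of a germ with value $1$ at $0$ is the one with value $1$ at $0$. We write $B_n$ for $B_n(p)$. As usual, $S$ is the set of injective holomorphic $F$ in $\Delta$ with $F(0)=0$, $F'(0)=1$. We use two published theorems about $F(u)=u+A_2u^2+\cdots\in S$.

\begin{enumerate}
\item[(R)] \emph{Robertson's conjecture}, a theorem of de Branges \cite{deBranges}, via the Lebedev--Milin inequality. If $(F(u)/u)^{1/2}=\sum_{k\ge0}c_ku^k$, then $\sum_{k=0}^{m-1}|c_k|^2\le m$ for all $m\ge1$.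
\item[(B)] \emph{Bieberbach.} $|A_2|\le2$, with equality only for $F(u)=u/(1-\varepsilon u)^2$, $|\varepsilon|=1$.
\end{enumerate}
Here $c_0=1$ and $c_1=A_2/2$. For the Koebe function $u/(1-u)^2$ all $c_k$ equal $1$, so (R) says that the partial sums of $\sum|c_k|^2$ are largest for the Koebe function.

\section{Subordination, and the case without a pole}\label{sec:model}

Composition with $\varphi$ may increase individual coefficients, but it never increases the partial sums of their squared moduli.

\begin{lemma}\label{lem:dom}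
Let $H(\zeta)=\sum_{j\ge 0} h_j\zeta^j$ be holomorphic near $0$, let $\omega,\chi:\Delta\to\overline\Delta$ be holomorphic, put $\varphi(z)=z\omega(z)$, and let $\chi\cdot(H\circ\varphi)=\sum_{j\ge 0} e_jz^j$ near $0$. Then for every $m\ge0$
\[
\sum_{j\le m}|e_j|^2\le\sum_{j\le m}|h_j|^2 .
\]
Consequently, if $n\ge1$ and $\lambda_0\ge\lambda_1\ge\dots\ge\lambda_{n-1}\ge\lambda_n=0$, then
\begin{equation}\label{eq:abel}
\sum_{j=0}^{n-1}\lambda_j|e_j|^2=\sum_{m=0}^{n-1}(\lambda_m-\lambda_{m+1})\sum_{j\le m}|e_j|^2\le\sum_{j=0}^{n-1}\lambda_j|h_j|^2 .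
\end{equation}
\end{lemma}

\begin{proof}
For a bounded holomorphic function $b=\sum b_jz^j$ in $\Delta$ let $\|b\|^2=\sum|b_j|^2$. By Parseval this is $\lim_{r\to1}\frac1{2\pi}\int_0^{2\pi}|b(re^{it})|^2dt$, so $\|\chi b\|\le\|b\|$ for every holomorphic $\chi$ with $|\chi|\le1$ in $\Delta$.

We first show $\|Q\circ\varphi\|\le\|Q\|$ for polynomials $Q$ (Littlewood's subordination theorem) by induction on the degree. Constants are trivial. Otherwise $Q(\zeta)=Q(0)+\zeta Q_1(\zeta)$ and $Q\circ\varphi=Q(0)+\varphi\cdot(Q_1\circ\varphi)$, where the last term vanishes at $0$. Hence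
\[
\|Q\circ\varphi\|^2=|Q(0)|^2+\|\varphi\cdot(Q_1\circ\varphi)\|^2\le|Q(0)|^2+\|Q_1\circ\varphi\|^2\le|Q(0)|^2+\|Q_1\|^2=\|Q\|^2 .
\]

Now fix $m$ and let $Q(\zeta)=\sum_{j\le m}h_j\zeta^j$. Since $\varphi(z)=O(z)$, we have $H\circ\varphi=Q\circ\varphi+O(z^{m+1})$ near $0$, so $e_0,\dots,e_m$ are also the first coefficients of $\chi\cdot(Q\circ\varphi)$, which is holomorphic and bounded in all of $\Delta$. Therefore $\sum_{j\le m}|e_j|^2\le\|\chi\cdot(Q\circ\varphi)\|^2\le\|Q\|^2=\sum_{j\le m}|h_j|^2$.

The equality in \eqref{eq:abel} is summation by parts. The inequality follows because all differences $\lambda_m-\lambda_{m+1}$ are nonnegative; undoing the summation by parts for the $h_j$ gives the right side.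
\end{proof}

To use the lemma we must write a coefficient of $G$ as a bilinear expression. Let $f$ be holomorphic near $0$ with $f(0)=0$, $f'(0)=1$, let $\omega,\theta:\Delta\to\overline\Delta$ be holomorphic, and let $G(z)=\theta(z)f(z\omega(z))$ near $0$. If $h(\zeta)=(f(\zeta)/\zeta)^{1/2}=\sum h_j\zeta^j$, then $f(\zeta)=\zeta h(\zeta)^2$ and, with $\varphi(z)=z\omega(z)$,
\begin{equation}\label{eq:factor}
G(z)=z\cdot\bigl[\theta(z)\omega(z)\,h(\varphi(z))\bigr]\cdot\bigl[h(\varphi(z))\bigr].
\end{equation}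
With $\theta\omega\,(h\circ\varphi)=\sum e_jz^j$ and $h\circ\varphi=\sum d_jz^j$ this reads
\begin{equation}\label{eq:conv}
a_n(G)=\sum_{j=0}^{n-1}e_jd_{n-1-j},
\end{equation}
and Lemma~\ref{lem:dom} applies to both factors, with $\chi=\theta\omega$ and $\chi=1$. This is why $\theta$ costs nothing: it joins $\omega$ in the first factor.

\begin{proposition}\label{prop:S}
Let $f\in S$, let $\omega,\theta:\Delta\to\overline\Delta$ be holomorphic, and let $G(z)=\theta(z)f(z\omega(z))$. Then $|a_n(G)|\le n$ for all $n\ge1$.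
\end{proposition}

\begin{proof}
By \eqref{eq:conv}, Cauchy--Schwarz, Lemma~\ref{lem:dom} and (R) for $F=f$,
\[
|a_n(G)|\le\Bigl(\sum_{j<n}|e_j|^2\Bigr)^{1/2}\Bigl(\sum_{j<n}|d_j|^2\Bigr)^{1/2}\le\sum_{j<n}|h_j|^2\le n.\qedhere
\]
\end{proof}

This is the argument that we shall adapt to functions with a pole. Repeating it unchanged is not enough. Let
\begin{equation}\label{eq:P}
\Bigl(\frac{f_p(z)}z\Bigr)^{1/2}=\sum_{j\ge0}P_jz^j,\qquad\text{so that}\qquad\sum_{j=0}^{n-1}P_jP_{n-1-j}=B_n .
\end{equation}
All $P_j$ are positive, because the binomial series of $(1-z/p)^{-1/2}$ and $(1-pz)^{-1/2}$ have positive coefficients. For $f=f_p$ we have $h_j=P_j$, and already for $n=2$ the argument yields $1+P_1^2$ instead of $B_2=2P_1$; the loss is $(P_1-1)^2$, and $P_1=\frac12(p+\frac1p)>1$. What loses is the Cauchy--Schwarz inequality, because the vectors $(P_j)_{j<n}$ and $(P_{n-1-j})_{j<n}$ are not proportional. The remedy is to put in weights $\lambda_j>0$: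
\[
\Bigl|\sum_{j=0}^{n-1} e_jd_{n-1-j}\Bigr|\le\Bigl(\sum_{j=0}^{n-1}\lambda_j|e_j|^2\Bigr)^{1/2}\Bigl(\sum_{j=0}^{n-1}\lambda_j^{-1}|d_{n-1-j}|^2\Bigr)^{1/2}.
\]
For $f=f_p$, $\omega=\theta=1$ we have $e_j=d_j=P_j$, and equality requires $\lambda_jP_j$ to be proportional to $P_{n-1-j}$. So the weights are forced up to a factor, and for each fixed $n\ge1$ we take
\begin{equation}\label{eq:lambda}
\lambda_j=\frac{P_{n-1-j}}{P_j}\quad(0\le j\le n-1),\qquad\lambda_n=0 .
\end{equation}
Then $1/\lambda_j=\lambda_{n-1-j}$ for $0\le j\le n-1$, so both factors carry the same weights. Two things must be shown. For Lemma~\ref{lem:dom} the $\lambda_j$ must decrease. And we need the substitute for (R),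
\[
\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le B_n\qquad(f\in\mathcal U_p).
\]
It is an equality for $f_p$, since $\lambda_jP_j^2=P_jP_{n-1-j}$.

\section{Removing the pole by a slit}\label{sec:slit}

To use (R) we must pass from $f$ to a function in $S$. We cut $\Delta$ along an arc from $p$ to the boundary and map the slit disk onto $\Delta$. The right arc is the segment $[p,1)$, because it makes $f_p$ correspond to the Koebe function.

Let $\kappa(z)=z/(1+z)^2$. Since $1/\kappa(z)=z+1/z+2$ and $z+1/z$ maps $\Delta$ conformally onto $\widehat{\mathbb C}\setminus[-2,2]$, the function $\kappa$ maps $\Delta$ conformally onto $\mathbb C\setminus[\frac14,\infty)$, and it increases on $[p,1)$ from $p/(1+p)^2$ to $\frac14$. With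
\[
a=\frac{4p}{(1+p)^2}\in(0,1)
\]
we get $\kappa(\Delta\setminus[p,1))=\mathbb C\setminus[\frac a4,\infty)=a\,\kappa(\Delta)$. Hence $\psi=\kappa^{-1}\circ(a\kappa)$ maps $\Delta$ conformally onto $\Delta\setminus[p,1)$, with $\psi(0)=0$ and $\psi'(0)=a$. Its inverse $U$ satisfies
\begin{equation}\label{eq:U}
\kappa(U(z))=\frac1a\,\kappa(z),\qquad aU(z)=z+\cdots .
\end{equation}
Let $f\in\mathcal U_p$. As the only pole of $f$ lies on the slit, $F=\frac1af\circ\psi$ is holomorphic; it is injective because $f$ and $\psi$ are, and $F(0)=0$, $F'(0)=\frac1af'(0)\psi'(0)=1$. So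
\begin{equation}\label{eq:F}
F\in S,\qquad f(z)=aF(U(z)).
\end{equation}
For the Koebe function in place of $F$ we compute $\frac{(1-U)^2}U=\frac{(1+U)^2}U-4=\frac{a(1+z)^2}z-4$. As $\frac4a=p+2+\frac1p$, this gives
\begin{equation}\label{eq:koebe}
\frac{aU}{(1-U)^2}=\frac z{(1+z)^2-\frac4az}=\frac z{1-(p+\frac1p)z+z^2}=f_p(z).
\end{equation}

On the level of square roots, put $q(z)=(aU(z)/z)^{1/2}$ and $(F(u)/u)^{1/2}=\sum c_ku^k$. By \eqref{eq:F}, $\frac fz=\frac{aU}z\cdot\frac{F(U)}U$, hence $h=(f/z)^{1/2}=\sum h_jz^j$ satisfies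
\begin{equation}\label{eq:hT}
h=q\sum_{k\ge0}c_kU^k,\qquad h_j=\sum_{k=0}^jT_{jk}c_k,\qquad T_{jk}=[z^j]\,qU^k ,
\end{equation}
where $T_{jk}=0$ for $k>j$ because $U^k=O(z^k)$. The same lower triangular matrix serves all $f\in\mathcal U_p$. Taking all $c_k=1$ gives, by \eqref{eq:koebe},
\begin{equation}\label{eq:rows}
\frac q{1-U}=\Bigl(\frac{f_p}z\Bigr)^{1/2},\qquad\text{i.e.}\qquad P_j=\sum_{k=0}^jT_{jk}.
\end{equation}

\section{The case $n=2$ by hand}\label{sec:two}

From $\kappa(u)=u-2u^2+\cdots$ and \eqref{eq:U} we find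
\[
U(z)=\frac za+\frac{2(1-a)}{a^2}z^2+\cdots,\qquad q(z)=1+\frac{1-a}az+\cdots ,
\]
so that $T_{00}=1$, $T_{10}=\frac{1-a}a$ and $T_{11}=\frac1a$. Hence
\[
h_1=\frac{1-a}a+\frac1a\,c_1,\qquad P_1=\frac{2-a}a>1 .
\]
Because $T_{10}$ and $T_{11}$ are positive and $|c_1|\le1$, we get $|h_1|\le P_1$. The weights \eqref{eq:lambda} are $\lambda_0=P_1>1>\lambda_1=1/P_1$. Lemma~\ref{lem:dom} gives $|e_0|^2\le1$ and $|e_0|^2+|e_1|^2\le1+|h_1|^2$, so
\[
\begin{aligned}
P_1|e_0|^2+\frac{|e_1|^2}{P_1}&=\Bigl(P_1-\frac1{P_1}\Bigr)|e_0|^2+\frac1{P_1}\bigl(|e_0|^2+|e_1|^2\bigr)\\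
&\le\Bigl(P_1-\frac1{P_1}\Bigr)+\frac{1+|h_1|^2}{P_1}=P_1+\frac{|h_1|^2}{P_1}\le2P_1=B_2 ,
\end{aligned}
\]
and the same holds for the $d_j$. The weighted Cauchy--Schwarz inequality now gives $|a_2(G)|=|e_0d_1+e_1d_0|\le B_2$.

We used that $P_1>P_0$ and that the $T_{jk}$ are positive. For general $n$ both facts must be proved for all indices. One difficulty is new: we used $|c_1|\le1$, but for larger $k$ (R) does not give $|c_k|\le1$; it only bounds the partial sums $\sum_{k<m}|c_k|^2$ by $m$. We can use (R) by summation by parts, provided the weight that arrives at $|c_k|^2$ is nonnegative and decreases in $k$.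

\section{Positivity of the slit map}\label{sec:pos}

Positivity of the coefficients of $U$ is not visible from \eqref{eq:U}, since $\kappa(z)=z-2z^2+3z^3-\cdots$ has coefficients of alternating sign. It becomes visible after taking logarithmic derivatives: one explicit series governs both the numbers $P_j$ and the map $U$. Let
\[
\delta=\frac{(1-p)^2}p=p+\frac1p-2>0,\qquad D(z)=\Bigl(1-\frac{\delta z}{(1-z)^2}\Bigr)^{-1/2}=\sum_{j\ge0}D_jz^j .
\]

\begin{lemma}\label{lem:pos}
We have $D_0=1$ and $D_j>0$ for $j\ge1$. Moreover: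
\begin{enumerate}
\item[(a)] $P_j=D_0+D_1+\dots+D_j$, so $1=P_0<P_1<P_2<\cdots$.
\item[(b)] $zU'(z)/U(z)=D(z)$; consequently $aU(z)/z=\exp\bigl(\sum_{j\ge1}D_jz^j/j\bigr)$.
\item[(c)] All coefficients of $q$ and of $U(z)/z$ are positive. Hence $T_{jk}>0$ for $j\ge k\ge0$, and $[z^m]\,q^2U^k>0$ for $m\ge k\ge0$.
\end{enumerate}
\end{lemma}

\begin{proof}
By the binomial series,
\[
D(z)=\sum_{m\ge0}\binom{2m}m4^{-m}\,\frac{\delta^mz^m}{(1-z)^{2m}} .
\]
All summands have nonnegative coefficients, the constant term is $1$, and the summand $m=1$ contributes $\frac12\delta j>0$ to $D_j$ for $j\ge1$.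

(a) Since $f_p(z)/z=1/\bigl((1-z)^2-\delta z\bigr)$,
\begin{equation}\label{eq:D}
\sum_{j\ge0}P_jz^j=\Bigl(\frac{f_p(z)}z\Bigr)^{1/2}=\frac{D(z)}{1-z},
\end{equation}
and division by $1-z$ forms partial sums.

(b) We have $\kappa'(u)/\kappa(u)=\frac1u-\frac2{1+u}=\frac{1-u}{u(1+u)}$. Taking the logarithmic derivative of \eqref{eq:U} therefore gives
\[
\frac{zU'}U\cdot\frac{1-U}{1+U}=\frac{1-z}{1+z}.
\]
By \eqref{eq:U} and \eqref{eq:koebe},
\[
\Bigl(\frac{1+U}{1-U}\Bigr)^2=\frac{(1+U)^2}U\cdot\frac U{(1-U)^2}=\frac{a(1+z)^2}z\cdot\frac{f_p(z)}a=(1+z)^2\,\frac{f_p(z)}z .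
\]
Both $\frac{1+U}{1-U}$ and $(1+z)(f_p/z)^{1/2}$ equal $1$ at $0$, so \eqref{eq:D} yields $\frac{1+U}{1-U}=(1+z)\frac{D(z)}{1-z}$. Inserting this in the first display of (b) gives $zU'/U=D$. Hence $z\frac d{dz}\log(aU/z)=D-1$, and integration, with $aU/z=1$ at $0$, gives the formula.

(c) The exponential of a power series with zero constant term and positive coefficients in all orders $j\ge1$ has all its coefficients positive. By (b) this applies to $aU/z$ and to $q=\exp\bigl(\frac12\sum_{j\ge1} D_jz^j/j\bigr)$. Finally $qU^k=z^k\cdot q\cdot(U/z)^k$, and similarly for $q^2U^k$; products of series with all coefficients positive are again of this kind.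
\end{proof}

By (a), in $\lambda_j=P_{n-1-j}/P_j$ the numerator decreases in $j$ and the denominator increases, and all $P_j$ are positive. So
\begin{equation}\label{eq:decr}
\lambda_0>\lambda_1>\dots>\lambda_{n-1}>\lambda_n=0 .
\end{equation}
As $p\to1$ we have $\delta\to0$, all $P_j$ and all $\lambda_j$ with $j\le n-1$ tend to $1$, and the weighted argument turns into that of Section~\ref{sec:model}.

\section{A weighted Robertson inequality}\label{sec:weighted}

\begin{proposition}\label{prop:weighted}
Let $f\in\mathcal U_p$, $h=(f/z)^{1/2}=\sum h_jz^j$ and $n\ge1$. With the weights \eqref{eq:lambda},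
\begin{equation}\label{eq:wR}
\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le B_n .
\end{equation}
\end{proposition}

\begin{proof}
By \eqref{eq:hT} and Lemma~\ref{lem:pos}(c), $h_j$ is a combination of $c_0,\dots,c_j$ with positive coefficients $T_{jk}$, whose sum is $P_j$ by \eqref{eq:rows}. We apply Cauchy--Schwarz in the form that is sharp when all $c_k$ are equal, as they are for the Koebe function:
\begin{equation}\label{eq:CS}
|h_j|^2\le\Bigl(\sum_{k\le j}T_{jk}\Bigr)\Bigl(\sum_{k\le j}T_{jk}|c_k|^2\Bigr)=P_j\sum_{k\le j}T_{jk}|c_k|^2 .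
\end{equation}
Multiplying by $\lambda_j$ replaces the factor $P_j$ by $P_{n-1-j}$. Summing over $j$,
\begin{equation}\label{eq:rk}
\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le\sum_{k=0}^{n-1}r_k|c_k|^2,\qquad r_k=\sum_{j=0}^{n-1}T_{jk}P_{n-1-j}\quad(k\ge0).
\end{equation}
The weights $r_k$ decrease for $0\le k\le n$. Indeed, $r_k$ is a coefficient of a product of two series: by the definition of $T_{jk}$ and \eqref{eq:rows},
\[
r_k=[z^{n-1}]\;qU^k\cdot\frac q{1-U}=[z^{n-1}]\,\frac{q^2U^k}{1-U}.
\]
Hence $r_n=0$ because $U^n=O(z^n)$, and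
\begin{equation}\label{eq:rdiff}
r_k-r_{k+1}=[z^{n-1}]\,q^2U^k>0\qquad(0\le k\le n-1)
\end{equation}
by Lemma~\ref{lem:pos}(c). Summation by parts and (R), applied to $F\in S$ from \eqref{eq:F}, give
\begin{equation}\label{eq:R}
\sum_{k=0}^{n-1}r_k|c_k|^2=\sum_{m=1}^n(r_{m-1}-r_m)\sum_{k<m}|c_k|^2\le\sum_{m=1}^n(r_{m-1}-r_m)\,m=\sum_{k=0}^{n-1}r_k .
\end{equation}
Finally, \eqref{eq:rows} and \eqref{eq:P} give
\[
\sum_{k=0}^{n-1}r_k=\sum_{j=0}^{n-1}P_{n-1-j}\sum_{k\le j}T_{jk}=\sum_{j=0}^{n-1}P_{n-1-j}P_j=B_n.\qedhere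
\]
\end{proof}

\section{Proof of Theorem \ref{thm:main}}

\begin{proof}[Proof of Theorem \ref{thm:main}]
Let $e_j,d_j$ be the coefficients of $\theta\omega\,(h\circ\varphi)$ and $h\circ\varphi$, as in \eqref{eq:conv}. The weights decrease by \eqref{eq:decr}, so \eqref{eq:abel} with $\chi=\theta\omega$ and Proposition~\ref{prop:weighted} give
\begin{equation}\label{eq:eh}
\sum_{j=0}^{n-1}\lambda_j|e_j|^2\le\sum_{j=0}^{n-1}\lambda_j|h_j|^2\le B_n ,
\end{equation}
and in the same way, with $\chi=1$, $\sum_{j=0}^{n-1}\lambda_j|d_j|^2\le B_n$. Since $1/\lambda_j=\lambda_{n-1-j}$,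
\begin{equation}\label{eq:final}
|a_n(G)|=\Bigl|\sum_{j=0}^{n-1}e_jd_{n-1-j}\Bigr|\le\Bigl(\sum_{j=0}^{n-1}\lambda_j|e_j|^2\Bigr)^{1/2}\Bigl(\sum_{j=0}^{n-1}\lambda_{n-1-j}|d_{n-1-j}|^2\Bigr)^{1/2}\le B_n .
\end{equation}
\end{proof}

\section{Equality, range, and other poles}

\begin{proof}[Proof of Theorem \ref{thm:sharp}]
(a) If $f=f_p$ and $\omega,\theta$ are unimodular constants, then $a_n(G)=\theta\omega^nB_n$ has modulus $B_n$.

Conversely, let $n\ge2$ and $|a_n(G)|=B_n$. Each of the two factors in \eqref{eq:final} is at most $B_n^{1/2}$, so both are equal to it, and equality holds throughout \eqref{eq:eh}. Hence equality holds in \eqref{eq:wR}, and therefore in the inequalities \eqref{eq:rk} and \eqref{eq:R}. As $\lambda_j>0$ for $j\le n-1$, it also holds in \eqref{eq:CS} for every $j\le n-1$.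

\emph{The function $F$ is a rotated Koebe function.} By \eqref{eq:rdiff} every difference $r_{m-1}-r_m$ in \eqref{eq:R} is positive. So $\sum_{k<m}|c_k|^2=m$ for $1\le m\le n$, and since $n\ge2$ we get $|c_1|=1$. As $c_1=A_2/2$, (B) shows that $F(u)=u/(1-\varepsilon u)^2$ with $|\varepsilon|=1$, and then $c_1=\varepsilon$.

\emph{The rotation is trivial.} Equality in \eqref{eq:CS} for $j=1$ gives $|T_{10}+T_{11}\varepsilon|^2=(T_{10}+T_{11})^2$. Both $T_{10}$ and $T_{11}$ are positive, so $\varepsilon=1$. By \eqref{eq:F} and \eqref{eq:koebe}, $f=aU/(1-U)^2=f_p$ near $0$, hence in $\Delta$.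

\emph{The functions $\omega$ and $\theta$ are constant.} Equality in \eqref{eq:eh} means equality in \eqref{eq:abel}, hence in each of its terms whose coefficient $\lambda_m-\lambda_{m+1}$ is positive. By \eqref{eq:decr} this includes the term $m=0$, so $|e_0|=|h_0|=1$. But $e_0=\theta(0)\omega(0)$, so $|\theta(0)|=|\omega(0)|=1$, and by the maximum principle $\theta$ and $\omega$ are unimodular constants.

(b) By Theorem~\ref{thm:main} the values lie in the disk. For $f=f_p$ and constant $\omega\equiv c$ with $|c|\le1$ the coefficient is $c^nB_n$, and these numbers fill the disk.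

(c) We first compare the bounds for different poles. Put $B_n(s)=\sum_{k=0}^{n-1}s^{2k-n+1}$ for $0<s\le1$, in agreement with \eqref{eq:fp}. The exponents are symmetric about $0$, so $B_n(s)$ is half the sum of the functions $s^m+s^{-m}$ with $m=|2k-n+1|$, $0\le k\le n-1$. Each of these is nonincreasing on $(0,1]$. Hence $B_n(s)$ is nonincreasing there, with $B_n(1)=n$.

If $f$ is holomorphic, then $f\in S$ and Proposition~\ref{prop:S} gives $|a_n(G)|\le n=B_n(1)\le B_n(p)$.

If $f$ has its pole at $\beta=|\beta|e^{i\alpha}$ with $p\le|\beta|<1$, let $\tilde f(z)=e^{-i\alpha}f(e^{i\alpha}z)$. Then $\tilde f\in\mathcal U_{|\beta|}$ and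
\[
\theta(z)f(z\omega(z))=e^{i\alpha}\theta(z)\,\tilde f\bigl(z\,e^{-i\alpha}\omega(z)\bigr).
\]
Theorem~\ref{thm:main} for the pole $|\beta|$, with $e^{i\alpha}\theta$ and $e^{-i\alpha}\omega$ in place of $\theta$ and $\omega$, gives $|a_n(G)|\le B_n(|\beta|)\le B_n(p)$.
\end{proof}

The condition $|\beta|\ge p$ in (c) cannot be dropped: for $n\ge2$ some exponent $m$ above is positive, so $B_n$ is strictly decreasing on $(0,1]$, and $f_s$ with $0<s<p$ has $n$-th coefficient $B_n(s)>B_n(p)$.

\begin{thebibliography}{1}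
\bibitem{deBranges} L. de Branges, Acta Math. \textbf{154} (1985), 137--152.
\end{thebibliography}

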